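\newtheorem{theorem}{Theorem}
\newtheorem{corollary}[theorem]{Corollary}
\newtheorem{lemma}[theorem]{Lemma}
\theoremstyle{remark}
\newtheorem{remark}[theorem]{Remark}
\title{A one-to-one holomorphic map onto an open set\\ that is not biholomorphic}

\begin{abstract}
In finite dimensions, a one-to-one holomorphic map with open image is biholomorphic. We show that this fails in Banach spaces: there is a domain $U\subset\ell^1(\Gamma)$, with $\Gamma$ of the cardinality of the continuum, and a one-to-one holomorphic map of $U$ onto an open subset of $\ell^1(\Gamma)$ whose derivative is nowhere surjective and whose inverse is nowhere continuous. In the other direction, a one-to-one holomorphic map of a domain in a separable Banach space onto an open subset of a Banach space is biholomorphic if all its derivatives have closed range and finite-dimensional kernel.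
\end{abstract}

\section{The question and the results}

Let $E$ and $F$ be complex Banach spaces and let $U\subset E$ be a domain, that is, a nonempty open connected set. A map $f:U\to F$ is \emph{holomorphic} if near each $z_0\in U$ it is the sum of a series $\sum_{n\ge0}f_n(z-z_0)$, where $f_n(z)=\tilde f_n(z,\dots,z)$ for a continuous symmetric $n$-linear map $\tilde f_n$ from $E\times\cdots\times E$ to $F$ (a constant if $n=0$). Equivalently, the Fr\'echet derivative $f'(z_0)$ exists at every $z_0\in U$. The map $z\mapsto f'(z)$ is then again holomorphic into the bounded operators from $E$ to $F$; in particular it is locally Lipschitz in norm. The same definitions are used on open sets that need not be connected.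

A one-to-one holomorphic map $f$ with open image $f(U)$ is \emph{biholomorphic} if $f^{-1}:f(U)\to U$ is holomorphic. This holds if and only if every $f'(z)$ is an isomorphism of $E$ onto $F$ (a bijective bounded operator with bounded inverse): necessity is the chain rule, and sufficiency is the inverse function theorem, which says that $f$ maps a neighborhood of $z$ biholomorphically onto a neighborhood of $f(z)$ if $f'(z)$ is an isomorphism.

\medskip
\noindent\textbf{Question.} \emph{Is every one-to-one holomorphic map $f$ of a domain $U\subset E$ onto an open subset of $F$ biholomorphic?}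
\medskip

There are good reasons to guess that the answer is yes. In one variable, if $f(z)-f(z_0)$ vanishes to order exactly $k$ at $z_0$, then $f$ takes each value near $f(z_0)$, other than $f(z_0)$ itself, at exactly $k$ points near $z_0$; so injectivity forces $f'(z_0)\ne0$. The same conclusion holds in all finite dimensions: by a classical theorem of Osgood, a one-to-one holomorphic map from an open subset of $\mathbb C^d$ into $\mathbb C^d$ has invertible derivative everywhere. For linear maps the answer is yes in every dimension: if an injective bounded operator maps $U$ onto an open set, its range is a subspace with interior points, hence all of $F$, and the open mapping theorem gives a bounded inverse.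

The open mapping theorem, however, rests on Baire's theorem, and Baire's theorem needs \emph{countably many} pieces. For a linear operator they are available, since $E$ is a countable union of dilates of one ball. For a nonlinear map on a domain in a nonseparable space they need not be, and the answer turns out to be no. We write $\operatorname{card}S$ for the cardinality of a set $S$, $\mathfrak c=\operatorname{card}\mathbb C$, and $\ell^1(S)$ for the space of families $(x_i)_{i\in S}$ of complex numbers with $\sum|x_i|<\infty$; up to isometry it depends only on $\operatorname{card}S$, so $\ell^1(\kappa)$ makes sense for a cardinal $\kappa$. The sign $\cong$ means linear isomorphism of Banach spaces.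

\begin{theorem}\label{thm:counter}
Let $X\ne\{0\}$ be any complex Banach space and let $\kappa=\operatorname{card}X$. There are a domain $U$ in a Banach space $E\cong\ell^1(\kappa)$, a domain $W$ in a Banach space $G\cong\ell^1(\kappa)$, and a one-to-one holomorphic map $f$ of $U$ onto the open set $W\times X$ of $F=G\oplus X$ such that for every $u\in U$ the derivative $f'(u)$ is injective, its range is closed, and $F$ is the direct sum of this range and $\{0\}\times X$. Hence $f'(u)$ is never an isomorphism, and $f$ is not biholomorphic. Moreover $f^{-1}$ is continuous at no point.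
\end{theorem}

\begin{corollary}\label{cor:examples}
\begin{enumerate}
\item[(i)] There is a map $f$, one-to-one and holomorphic from a domain in $E$ onto an open subset of $F$ but not biholomorphic, with $E=F=\ell^1(\mathfrak c)$.
\item[(ii)] There is one with $E\not\cong F$, namely with $E=\ell^1(\mathfrak c)$ and $F=\ell^1(\mathfrak c)\oplus\ell^2$.
\item[(iii)] For all complex Banach spaces $X\ne\{0\}$ and $Y$, with $\kappa=\operatorname{card}X$, there is one with $E=\ell^1(\kappa)\oplus Y$ and $F=\ell^1(\kappa)\oplus X\oplus Y$.
\end{enumerate}
\end{corollary}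

The second theorem gives positive results. A bounded operator is \emph{Fredholm} if its range is closed and its kernel and the codimension of its range are finite-dimensional; its \emph{index} is the dimension of the kernel minus the codimension of the range.

\begin{theorem}\label{thm:positive}
Let $U\subset E$ be a domain and let $f:U\to F$ be one-to-one and holomorphic.
\begin{enumerate}
\item[(a)] If $f'(z_0)$ is Fredholm of index $\ge0$, then $f'(z_0)$ is an isomorphism. (Openness of $f(U)$ is not needed.)
\item[(b)] If $E$ is separable, $f(U)$ is open, and every $f'(z)$, $z\in U$, has closed range and finite-dimensional kernel, then $f$ is biholomorphic.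
\end{enumerate}
\end{theorem}

All derivatives in Theorem~\ref{thm:counter} are injective with closed range, so separability cannot be dropped in (b). For $X=\mathbb C$ they are Fredholm of index $-1$, so the condition on the index cannot be dropped in (a), even for maps with open image. Connectedness of $U$ cannot be dropped in (b) either (Remark~\ref{rem:connected}). For separable $E$, we do not settle the question when derivatives may have non-closed range or infinite-dimensional kernel.

Sections~\ref{sec:sheets} and~\ref{sec:construction} prove Theorem~\ref{thm:counter} and Corollary~\ref{cor:examples}, using the axiom of choice through Hamel bases; Section~\ref{sec:positive} proves Theorem~\ref{thm:positive}. Direct sums carry the sum of the norms. We write $\mathbb N=\{1,2,\dots\}$ and $\mathbb N_0=\mathbb N\cup\{0\}$. A \emph{local biholomorphism} is a map that restricts, near each point, to a biholomorphic map onto an open set.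

\section{Fibers labeled by the points of $X$}\label{sec:sheets}

The mechanism is this. We look for a map $p:U\to W$ that is a local biholomorphism, so that $U$ looks locally like $W$, and for a holomorphic function $\psi:U\to X$ that labels the points of each fiber of $p$ by the points of $X$, using every label exactly once. Then $(p,\psi)$ is a bijection onto $W\times X$, although its derivative sees only the directions of $W$. We speak loosely of the points of one fiber as lying on different sheets of $U$ over $W$.

\begin{lemma}\label{lem:reduction}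
Let $E$, $G$ and $X\ne\{0\}$ be complex Banach spaces and let $U\subset E$ and $W\subset G$ be open. Let $p:U\to W$ be holomorphic with $p'(u):E\to G$ an isomorphism for every $u\in U$, and let $\psi:U\to X$ be holomorphic and map each fiber $p^{-1}(y)$, $y\in W$, bijectively onto $X$. Then $f=(p,\psi)$ is a one-to-one holomorphic map of $U$ onto $W\times X$. For every $u\in U$, $f'(u)$ is injective with closed range, and $G\oplus X$ is the direct sum of this range and $\{0\}\times X$. Moreover $f^{-1}$ is continuous at no point.
\end{lemma}

\begin{proof}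
That $f$ is a bijection of $U$ onto $W\times X$ is the hypothesis on $\psi$. Since $f'(u)k=(p'(u)k,\psi'(u)k)$ and $p'(u)$ is an isomorphism, $f'(u)$ is injective and its range is the graph $\{(g,\psi'(u)p'(u)^{-1}g):g\in G\}$ of a bounded operator $G\to X$. A graph of this kind is closed and is complementary to $\{0\}\times X$.

Now let $u_0\in U$. By the inverse function theorem there is an open neighborhood $N$ of $u_0$ on which $p$ is injective. Then $f(N)$ meets $\{p(u_0)\}\times X$ only in the point $f(u_0)$. As $X\ne\{0\}$, every neighborhood of $f(u_0)$ contains other points of $\{p(u_0)\}\times X$. So $f(N)$, the preimage of $N$ under $f^{-1}$, is not a neighborhood of $f(u_0)$, and $f^{-1}$ is not continuous at $f(u_0)$.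
\end{proof}

If $U$ were allowed to be disconnected, such maps would be trivial to find. In $\ell^1(\mathbb C)$, with unit vectors $e_t$, $t\in\mathbb C$, and open unit ball $B$, the balls $3e_t+B$ are pairwise disjoint, and $p(3e_t+w)=w$, $\psi(3e_t+w)=t$ (for $w\in B$) satisfy the hypotheses of Lemma~\ref{lem:reduction} with $W=B$ and $X=\mathbb C$. The real task is to join such sheets to one \emph{connected} open subset of a Banach space.

\subsection*{From $\mathbb Z$ to $\mathbb Q$}

This subsection explains where the formulas of Section~\ref{sec:construction} come from; the proofs there do not depend on it.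

The basic connected set with many sheets is $\mathbb C$, spread over $\mathbb C\setminus\{0\}$ by $p(s)=e^s$. The function $\psi(s)=s$ maps each fiber bijectively onto a coset of $2\pi i\mathbb Z$. This is too small: we want all of $X$. The additive group of $X$ is a vector space over $\mathbb Q$, so it is a direct sum of copies of $\mathbb Q$. The exponential produces $\mathbb Z$, and using many exponentials produces direct sums of copies of $\mathbb Z$. So the step to be made is from $\mathbb Z$ to $\mathbb Q$.

The group $\mathbb Q$ is generated by the numbers $1/n!$, which satisfy $1/(n-1)!=n\cdot 1/n!$. Accordingly, for $N\ge1$ consider on $\mathbb C\times(\mathbb C\setminus\{0\})^N$ the map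
\[
p_N(s,\beta_1,\dots,\beta_N)=\bigl(e^s\beta_1,\ \beta_2\beta_1^{-1},\ \beta_3\beta_2^{-2},\ \dots,\ \beta_N\beta_{N-1}^{-(N-1)},\ \beta_N^{-N}\bigr)
\]
into $(\mathbb C\setminus\{0\})^{N+1}$. Let $p_N(s,\beta)=(y_0,\dots,y_N)$. Then $y$ and $s$ determine $\beta$ by the recursion $\beta_1=e^{-s}y_0$, $\beta_{n+1}=y_n\beta_n^{\,n}$ ($1\le n<N$), that is,
\[
\beta_n=e^{-(n-1)!\,s}\prod_{m<n}y_m^{(n-1)!/m!},
\]
and the last coordinate adds the condition that the next term of the recursion, $y_N\beta_N^N$, be $1$:
\[
e^{N!\,s}=\prod_{m=0}^N y_m^{N!/m!}.
\]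
Hence $s$ maps each fiber of $p_N$ bijectively onto a coset of $\frac{2\pi i}{N!}\mathbb Z$. If we let $N\to\infty$, the union of these groups is $2\pi i\mathbb Q$, and the condition ``$\beta_{N+1}=1$'' should become ``$\beta_n\to1$'' in a suitable sense. The sense that works is $\sum n|\beta_n-1|<\infty$. We check this by hand for one fiber, the one over $y=(1,1,\dots)$, where the recursion gives $\beta_n=e^{-(n-1)!\,s}$.

\medskip
\noindent\textbf{Claim.} \emph{Let $s\in\mathbb C$ and $\beta_n=e^{-(n-1)!\,s}$ for $n\ge1$. Then $\sum_n n|\beta_n-1|<\infty$ if and only if $s\in2\pi i\mathbb Q$.}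

\begin{proof}
If $s=2\pi i\,m/N!$ with $m\in\mathbb Z$, then $\beta_n=1$ for $n>N$. Every element of $2\pi i\mathbb Q$ has this form. Conversely, let the sum be finite. For large $n$ the principal logarithm $a_n$ of $\beta_n$ satisfies $|a_n|\le2|\beta_n-1|$, so $na_n\to0$. From $\beta_{n+1}=\beta_n^{\,n}$ we get $a_{n+1}-na_n\in2\pi i\mathbb Z$. This quantity tends to $0$, so it equals $0$ from some index $n_1$ on. Then $|a_{n+1}|=n|a_n|\ge|a_n|$ for $n\ge n_1$, and $a_n\to0$ forces $a_n=0$ for $n\ge n_1$. Thus $\beta_{n_1}=1$ and $(n_1-1)!\,s\in2\pi i\mathbb Z$.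
\end{proof}

The points $s=2\pi i/N!$ tend to $0$ in $\mathbb C$. Yet the corresponding points of this fiber do not approach the point with $s=0$ and all $\beta_n=1$: their $N$th coordinate contributes $N|e^{-2\pi i/N}-1|=2N\sin(\pi/N)\ge4$ to the weighted distance for $N\ge2$. This is how the sheets stay apart although the values of $s$ that label them are dense in $i\mathbb R$.

\section{The construction}\label{sec:construction}

To treat all fibers at once we take logarithms $a_n$ of $\beta_n$ and $x_n$ of $y_n$. The map $(s,\beta)\mapsto y$ then becomes the linear map $x_0=s+a_1$, $x_n=a_{n+1}-na_n$. To obtain a general space $X$, we use one such system for each element of a basis of $X$ over $\mathbb Q$. We need two facts: the coordinatewise exponential behaves well on weighted $\ell^1$ spaces, and the linear map is an isomorphism for the right weights.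

\subsection*{The coordinatewise exponential}

\begin{lemma}\label{lem:exp}
Let $I$ be a set, $\omega_i\ge1$ for $i\in I$, let $L$ be the Banach space of families $a=(a_i)_{i\in I}$ of complex numbers with $\|a\|=\sum\omega_i|a_i|<\infty$, and let $L^\times=\{b\in L: b_i\ne-1 \text{ for all } i\}$. Put $\varepsilon_L(a)=(e^{a_i}-1)_{i\in I}$. Then:
\begin{enumerate}
\item[(i)] $L^\times$ is open and connected;
\item[(ii)] $\varepsilon_L$ is a local biholomorphism of $L$ onto $L^\times$;
\item[(iii)] $\varepsilon_L(a)=\varepsilon_L(a')$ if and only if $a-a'$ is finitely supported with values in $2\pi i\mathbb Z$.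
\end{enumerate}
\end{lemma}

\begin{proof}
Because $\omega_i\ge1$, we have $|a_i|\le\|a\|$ for all $i$.

\emph{$L^\times$ is open.} Let $b\in L^\times$. Only finitely many $i$ have $|b_i|\ge\frac12$, so $\delta=\inf_i|1+b_i|>0$. If $\|b'-b\|<\delta$, then $|b'_i-b_i|<\delta\le|1+b_i|$, so $b_i'\ne-1$ for all $i$.

\emph{$\varepsilon_L$ is a local biholomorphism.} The symmetric $k$-linear map $(a^{(1)},\dots,a^{(k)})\mapsto(a^{(1)}_i\cdots a^{(k)}_i)_i$ from $L\times\cdots\times L$ to $L$ has norm at most $1$: estimate the last $k-1$ factors by $|a^{(l)}_i|\le\|a^{(l)}\|$ and sum $\omega_i|a_i^{(1)}|$. So $\varepsilon_L(h)=\sum_{k\ge1}(h_i^k)_i/k!$ is a series of homogeneous polynomials whose $k$th term has norm at most $\|h\|^k/k!$; it converges for all $h\in L$, and its linear term is $h$. For fixed $a$, multiplication by $(e^{a_i})_i$ is an isomorphism of $L$, since $|e^{\pm a_i}|\le e^{\|a\|}$. From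
\[
\varepsilon_L(a+h)-\varepsilon_L(a)=\bigl(e^{a_i}(e^{h_i}-1)\bigr)_i
\]
we see that $\varepsilon_L$ is holomorphic near $a$ and that $\varepsilon_L'(a)h=(e^{a_i}h_i)_i$ is an isomorphism. The inverse function theorem applies.

\emph{The image is $L^\times$, and $L^\times$ is connected.} Clearly $e^{a_i}-1\ne-1$. Conversely, let $b\in L^\times$. When $|b_i|<\frac12$, let $a_i$ be the principal logarithm of $1+b_i$; then $|a_i|\le\sum_{k\ge1}|b_i|^k/k\le|b_i|/(1-|b_i|)\le2|b_i|$. For the finitely many other $i$ let $a_i$ be any logarithm of $1+b_i$. Then $a\in L$ and $\varepsilon_L(a)=b$. As the continuous image of $L$, the set $L^\times$ is connected.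

\emph{Fibers.} $e^{a_i}=e^{a'_i}$ means $a_i-a_i'\in2\pi i\mathbb Z$. An element of $L$ with values in $2\pi i\mathbb Z$ is finitely supported, as its nonzero entries have modulus at least $2\pi$.
\end{proof}

\subsection*{The spaces}

Let $X\ne\{0\}$ and let $(h_j)_{j\in J}$ be a basis of $X$ as a vector space over $\mathbb Q$. Multiplying by nonzero rational numbers, we arrange that $\|h_j\|\le1$ for all $j$. Since $X$ is uncountable, $J$ is infinite, and the set of finite rational combinations of the $h_j$ has the cardinality of $J$; so $\operatorname{card}J=\kappa$. Let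
\[
A=\Bigl\{a=(a_{j,n})_{j\in J,\,n\ge1}:\ \|a\|=\sum_{j,n}n|a_{j,n}|<\infty\Bigr\},\qquad E=\ell^1(J)\oplus A,\qquad G=\ell^1(J\times\mathbb N_0).
\]
Rescaling coordinates, we get $A\cong\ell^1(J\times\mathbb N)$, and therefore $E\cong G\cong\ell^1(\kappa)$. Put
\[
U=\ell^1(J)\times A^\times,\qquad W=G^\times .
\]
By Lemma~\ref{lem:exp} these are domains, and
\[
q:E\to U,\qquad q(s,a)=(s,\varepsilon_A(a)),
\]
is a surjective local biholomorphism.

\subsection*{The linear isomorphism}

\begin{lemma}\label{lem:T}
The formulas
\[
(T(s,a))_{j,0}=s_j+a_{j,1},\qquad (T(s,a))_{j,n}=a_{j,n+1}-n\,a_{j,n}\quad(n\ge1)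
\]
define an isomorphism $T:E\to G$. Its inverse $x\mapsto(s,a)$ is given by
\begin{equation}\label{eq:inverse}
s_j=\sum_{m\ge0}\frac{x_{j,m}}{m!},\qquad a_{j,n}=-(n-1)!\sum_{m\ge n}\frac{x_{j,m}}{m!}\quad(n\ge1).
\end{equation}
\end{lemma}

\begin{proof}
$T$ is bounded: $\|T(s,a)\|\le\sum_j|s_j|+\sum_{j,n}(1+n)|a_{j,n}|\le2\|(s,a)\|$. Let $R:x\mapsto(s,a)$ be given by \eqref{eq:inverse}. Then $\sum_j|s_j|\le\|x\|$ and
\[
\sum_{j,n}n|a_{j,n}|\le\sum_{j}\sum_{n\ge1}\sum_{m\ge n}\frac{n!}{m!}|x_{j,m}|=\sum_j\sum_{m\ge1}c_m|x_{j,m}|,\qquad c_m=\sum_{n=1}^m\frac{n!}{m!}.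
\]
We have $c_1=1$ and $c_m=1+c_{m-1}/m$ for $m\ge2$, so $c_m\le2$ by induction. Hence $R$ is a bounded operator $G\to E$.

\emph{$TR$ is the identity.} For $(s,a)=Rx$ we have $s_j+a_{j,1}=x_{j,0}$ and, for $n\ge1$,
\[
a_{j,n+1}-na_{j,n}=n!\Bigl(\sum_{m\ge n}\frac{x_{j,m}}{m!}-\sum_{m\ge n+1}\frac{x_{j,m}}{m!}\Bigr)=x_{j,n}.
\]

\emph{$RT$ is the identity.} Let $x=T(s,a)$. For $1\le n\le N$,
\[
\sum_{m=n}^N\frac{x_{j,m}}{m!}=\sum_{m=n}^N\Bigl(\frac{a_{j,m+1}}{m!}-\frac{a_{j,m}}{(m-1)!}\Bigr)=\frac{a_{j,N+1}}{N!}-\frac{a_{j,n}}{(n-1)!}\ \longrightarrow\ -\frac{a_{j,n}}{(n-1)!}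
\]
as $N\to\infty$. This is the second formula in \eqref{eq:inverse}. For $n=1$ it reads $\sum_{m\ge1}x_{j,m}/m!=-a_{j,1}$; adding $x_{j,0}=s_j+a_{j,1}$ gives the first.
\end{proof}

Given the norm of $G$, the weight $n$ in $A$ is forced up to bounded factors. Fix $j$, and let $\alpha_n\in A$ ($n\ge1$) and $\delta_n\in G$ ($n\ge0$) be the elements whose $(j,n)$ entry is $1$ and whose other entries are $0$. Then $T(0,\alpha_n)=\delta_{n-1}-n\delta_n$, which has norm $n+1$ in $G$; so $T$ can be an isomorphism only if $\|\alpha_n\|$ is comparable with $n$. Note that $\delta_{n-1}-n\delta_n$ is the relation $1/(n-1)!=n\cdot1/n!$ from Section~\ref{sec:sheets}, with $\delta_m$ in place of $1/m!$.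

\subsection*{The map}

For $(s,b)\in U$ let $\psi(s,b)=\sum_js_jh_j\in X$, and define $y=p(s,b)$ by
\begin{equation}\label{eq:p}
1+y_{j,0}=e^{s_j}(1+b_{j,1}),\qquad 1+y_{j,n}=(1+b_{j,n+1})(1+b_{j,n})^{-n}\quad(n\ge1).
\end{equation}
If $b=\varepsilon_A(a)$, then $1+b_{j,n}=e^{a_{j,n}}$, and the right-hand sides are the exponentials of the coordinates of $T(s,a)$. Hence
\begin{equation}\label{eq:square}
p\circ q=\varepsilon_G\circ T.
\end{equation}

\begin{proof}[Proof of Theorem~\ref{thm:counter}]
We verify the hypotheses of Lemma~\ref{lem:reduction}.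

\emph{Regularity.} Since $q$ is onto $U$, \eqref{eq:square} shows that $p$ takes values in $\varepsilon_G(G)=W$. Near any point of $U$ there is a holomorphic local inverse $q_{\mathrm{loc}}^{-1}$ of $q$, and $p=\varepsilon_G\circ T\circ q_{\mathrm{loc}}^{-1}$ there. So $p$ is holomorphic, and $p'(u)$ is an isomorphism of $E$ onto $G$ for every $u\in U$. The map $\psi$ is the restriction of a linear map of norm at most $1$, because $\|h_j\|\le1$; so it is holomorphic.

\emph{$\psi$ is one-to-one on each fiber of $p$.} Let $p(s,b)=p(s',b')=y$ and $\psi(s,b)=\psi(s',b')$. Choose $a,a'\in A$ with $b=\varepsilon_A(a)$, $b'=\varepsilon_A(a')$, and put $x=T(s,a)$, $x'=T(s',a')$. By \eqref{eq:square}, $\varepsilon_G(x)=\varepsilon_G(x')$, so by Lemma~\ref{lem:exp}(iii) $x-x'$ is finitely supported with values in $2\pi i\mathbb Z$. Now \eqref{eq:inverse} gives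
\[
s_j-s_j'=\sum_m\frac{x_{j,m}-x'_{j,m}}{m!}=2\pi i\,r_j,\qquad r_j\in\mathbb Q,
\]
with $r_j=0$ for all but finitely many $j$. From $\psi(s,b)=\psi(s',b')$ we get $2\pi i\sum_jr_jh_j=0$. Since the $h_j$ are independent over $\mathbb Q$, all $r_j$ vanish, so $s=s'$. Finally, by \eqref{eq:p}, $y$ and $s$ determine $b$ through the recursion
\[
1+b_{j,1}=e^{-s_j}(1+y_{j,0}),\qquad 1+b_{j,n+1}=(1+y_{j,n})(1+b_{j,n})^n\quad(n\ge1),
\]
and $b'$ satisfies the same recursion. Hence $b=b'$.

\emph{$\psi$ maps each fiber of $p$ onto $X$.} Let $y\in W$ and $v\in X$. Choose $x^0\in G$ with $\varepsilon_G(x^0)=y$ and let $s^0_j=\sum_mx^0_{j,m}/m!$, so that $(s^0_j)\in\ell^1(J)$. Since the $h_j$ span $X$ over $\mathbb Q$,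
\[
\frac1{2\pi i}\Bigl(v-\sum_js^0_jh_j\Bigr)=\sum_jr_jh_j
\]
with $r_j\in\mathbb Q$, only finitely many nonzero. Every rational number is of the form $m/n!$; write $r_j=m_j/n_j!$ with $m_j\in\mathbb Z$, $n_j\in\mathbb N_0$, and $m_j=0$ if $r_j=0$. Let $\lambda\in G$ have the entries $\lambda_{j,n_j}=2\pi i\,m_j$ and zeros elsewhere; it is finitely supported with values in $2\pi i\mathbb Z$. Put $x=x^0+\lambda$, $(s,a)=T^{-1}x$, $u=q(s,a)$. Then $p(u)=\varepsilon_G(x)=\varepsilon_G(x^0)=y$. By \eqref{eq:inverse}, $s_j=s^0_j+2\pi i\,m_j/n_j!=s_j^0+2\pi i\,r_j$, so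
\[
\psi(u)=\sum_j(s^0_j+2\pi i\,r_j)h_j=v.
\]

So Lemma~\ref{lem:reduction} applies. Since $X\ne\{0\}$, no $f'(u)$ is onto; hence $f$ is not biholomorphic.
\end{proof}

\begin{remark}
It is instructive to see how one passes from sheet to sheet inside $U$. Fix $(j,n)\in J\times\mathbb N_0$, let $\lambda\in G$ have the single nonzero entry $\lambda_{j,n}=2\pi i$, and put $u_t=q(T^{-1}(t\lambda))$ for $0\le t\le1$. By \eqref{eq:square} and \eqref{eq:inverse}, $p(u_t)=\varepsilon_G(t\lambda)$ and $\psi(u_t)=2\pi i\,t\,h_j/n!$. So while $p(u_t)$ describes a loop based at $0$ whose $(j,n)$ coordinate runs once around the omitted value $-1$, the label $\psi(u_t)$ moves by $2\pi i\,h_j/n!$.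
\end{remark}

\begin{proof}[Proof of Corollary~\ref{cor:examples}]
In each case we compose with linear isomorphisms to replace the spaces of Theorem~\ref{thm:counter} by those named in the corollary; this preserves all properties in question.

(i) For $X=\mathbb C$ we have $\kappa=\mathfrak c$, $E\cong\ell^1(\mathfrak c)$ and $F\cong\ell^1(\mathfrak c)\oplus\mathbb C\cong\ell^1(\mathfrak c)$.

(ii) For $X=\ell^2$ we again have $\kappa=\mathfrak c$. The space $\ell^1(\mathfrak c)$ has the Schur property: weakly convergent sequences converge in norm. (This is classical for $\ell^1(\mathbb N)$, and a sequence in $\ell^1(\mathfrak c)$ has countable joint support.) The unit vectors of $\ell^2$ tend weakly but not in norm to $0$, so $F\cong\ell^1(\mathfrak c)\oplus\ell^2$ does not have this property. Hence $E\not\cong F$.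

(iii) Let $f$ be as in Theorem~\ref{thm:counter} and take $f\times\mathrm{id}_Y$ on the domain $U\times Y$. It is one-to-one and holomorphic onto the open set $W\times X\times Y$, and its derivatives $f'(u)\oplus\mathrm{id}_Y$ are not onto.
\end{proof}

\section{Positive results}\label{sec:positive}

\subsection*{Nonnegative index: reduction to finite dimensions}

The idea for Theorem~\ref{thm:positive}(a) is to straighten $f$ in the directions in which $f'(z_0)$ is invertible; what remains is a finite-dimensional one-to-one map, to which Osgood's theorem applies.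

\begin{proof}[Proof of Theorem~\ref{thm:positive}\textup{(a)}]
Let $S=f'(z_0)$, $K=\ker S$ and $R=S(E)$. Choose closed complements, $E=K\oplus E_1$ and $F=R\oplus N$, so that $\dim N\le\dim K<\infty$ by the assumption on the index. Let $Q$ be the projection onto $K$ along $E_1$, $P$ the projection onto $R$ along $N$, and $S_1:E_1\to R$ the restriction of $S$, which is an isomorphism. Consider
\[
\Phi(z)=\bigl(S_1^{-1}Pf(z),\ Q(z-z_0)\bigr)\in E_1\oplus K .
\]
Since $Sh=S_1(I-Q)h$, we have $\Phi'(z_0)h=((I-Q)h,Qh)$, which is an isomorphism. So $\Phi$ is biholomorphic near $z_0$, and near $\Phi(z_0)=(x_0,0)$ we can write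
\[
f\circ\Phi^{-1}(x,k)=(S_1x,\varphi(x,k))\in R\oplus N,\qquad \varphi=(I-P)f\circ\Phi^{-1}.
\]

Suppose $K\ne\{0\}$ and put $d=\dim K$. For $x=x_0$ the $R$-component is constant, so injectivity of $f$ makes $k\mapsto\varphi(x_0,k)$ one-to-one from a neighborhood of $0$ in $K\cong\mathbb C^d$ into $N$. As $\dim N\le d$, we may embed $N$ linearly in $\mathbb C^d$, and Osgood's theorem says that the derivative of this map at $k=0$ is injective. But this derivative is
\[
v\mapsto(I-P)S\,\Phi'(z_0)^{-1}(0,v)=(I-P)Sv=0\qquad(v\in K),
\]
a contradiction. So $K=\{0\}$, hence $N=\{0\}$, and $S$ is bijective, that is, an isomorphism.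
\end{proof}

\subsection*{Separable spaces: Baire's theorem}

For (b) we carry the open mapping argument over to $f$. Closed range and finite-dimensional kernel make $f$ proper on small balls; separability and Baire's theorem then give a nonempty open set on which $f^{-1}$ is continuous; at a suitable point of its preimage $f'$ is invertible; and connectedness spreads invertibility over $U$ through the index.

\begin{proof}[Proof of Theorem~\ref{thm:positive}\textup{(b)}]
For $z_0\in U$ we use the following notation: $K=\ker f'(z_0)$, $E=K\oplus E_1$ with $E_1$ closed (such an $E_1$ exists since $\dim K<\infty$), $Q$ is the projection onto $K$ along $E_1$, and $c>0$ is such that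
\[
\|f'(z_0)h\|\ge c\|h\|\qquad(h\in E_1).
\]
Such a $c$ exists by the open mapping theorem, because $f'(z_0)$ maps $E_1$ bijectively onto the closed subspace $f'(z_0)(E)$.

\emph{Step 1: $f$ is a homeomorphism onto a closed set on small closed balls.} Let $z_0\in U$ and $S=f'(z_0)$. By continuity of $f'$ and the mean value inequality there is a closed ball $\bar B=\bar B(z_0,r)\subset U$, $r>0$, with
\[
\|f(z)-f(w)-S(z-w)\|\le\tfrac c2\|z-w\|\qquad(z,w\in\bar B).
\]
We claim that a sequence $z_n\in\bar B$ for which $f(z_n)$ converges in $F$ has a convergent subsequence. As $K$ is finite-dimensional, we may pass to a subsequence for which $Qz_n$ converges. Since $S=S(I-Q)$,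
\begin{align*}
c\,\|(I-Q)(z_n-z_m)\|&\le\|S(z_n-z_m)\|\\
&\le\|f(z_n)-f(z_m)\|+\tfrac c2\|(I-Q)(z_n-z_m)\|+\tfrac c2\|Q(z_n-z_m)\|.
\end{align*}
Moving the middle term to the left, we see that $(I-Q)z_n$ is a Cauchy sequence; hence so is $z_n$. This proves the claim. Consequently $f$ maps closed subsets of $\bar B$ to closed subsets of $F$: if $C\subset\bar B$ is closed, $z_n\in C$ and $f(z_n)\to w$, then a subsequence of $(z_n)$ tends to some $z\in C$, and $f(z)=w$. Being continuous, injective and closed, $f|_{\bar B}$ is a homeomorphism onto its image.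

\emph{Step 2: $f^{-1}$ is continuous on some nonempty open set.} Every point of $U$ is the center, hence an interior point, of a ball as in Step~1. Since $U$ is a separable metric space, countably many of these balls, say $\bar B_1,\bar B_2,\dots$, cover $U$. The nonempty open set $f(U)$ is a Baire space and is the union of the closed sets $f(\bar B_k)$, so some $f(\bar B_k)$ contains a nonempty open set $O$ of $F$. Let $D=f^{-1}(O)$, a nonempty open set. By injectivity $D\subset\bar B_k$, so by Step~1 $f:D\to O$ is a homeomorphism.

\emph{Step 3: some $f'(z_1)$, $z_1\in D$, is injective.} Choose $z_1\in D$ such that $m=\dim\ker f'(z)$ is minimal over $D$ at $z=z_1$. Suppose $m>0$. We construct a nonconstant curve on which $f$ is constant. Take the notation above with $z_0=z_1$, and fix $v\in K$, $v\ne0$. For $z\in D$ near $z_1$ we have $\|f'(z)-f'(z_1)\|\le\frac c2$ and therefore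
\begin{equation}\label{eq:lower}
\|f'(z)h\|\ge\tfrac c2\|h\|\qquad(h\in E_1).
\end{equation}
So $\ker f'(z)\cap E_1=\{0\}$, that is, $Q$ is injective on $\ker f'(z)$. As $\dim\ker f'(z)\ge m=\dim K$ by minimality, $Q$ maps $\ker f'(z)$ bijectively onto $K$. Hence there is a unique $\gamma(z)\in E_1$ with
\[
f'(z)\bigl(v+\gamma(z)\bigr)=0 .
\]
By \eqref{eq:lower}, $\frac c2\|\gamma(z)\|\le\|f'(z)v\|$, so $\gamma$ is bounded near $z_1$. Again by \eqref{eq:lower}, for $z,w$ near $z_1$,
\[
\tfrac c2\|\gamma(z)-\gamma(w)\|\le\|f'(z)(\gamma(z)-\gamma(w))\|=\|(f'(w)-f'(z))(v+\gamma(w))\|,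
\]
where the equality uses $f'(z)\gamma(z)=-f'(z)v$ and $f'(w)(v+\gamma(w))=0$. As $f'$ is locally Lipschitz, $\gamma$ is Lipschitz near $z_1$. By Picard's theorem the differential equation $\dot z=v+\gamma(z)$, $z(0)=z_1$, has a solution on some interval $[0,\tau]$, $\tau>0$. Along it $\frac{d}{dt}f(z(t))=f'(z(t))\dot z(t)=0$, so $f(z(t))$ is constant. But $Q\dot z=v$, so $Qz(t)=Qz_1+tv$ and $z(t)$ is not constant. This contradicts the injectivity of $f$. Hence $m=0$.

\emph{Step 4: $f'(z_1)$ is an isomorphism.} Since $f'(z_1)$ is injective with closed range, $\|f'(z_1)h\|\ge c\|h\|$ for all $h\in E$ with some $c>0$, and therefore $\|f(z_1+h)-f(z_1)\|\ge\frac c2\|h\|$ for small $h$. Let $w\in F$, and for small $t>0$ let $h_t=f^{-1}(f(z_1)+tw)-z_1$. By continuity of $f^{-1}$ on $O$ (Step~2), $h_t\to0$ as $t\to0$. So $\|h_t\|\le\frac2c\,t\|w\|$ for small $t$, and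
\[
f'(z_1)h_t=f(z_1+h_t)-f(z_1)+o(\|h_t\|)=tw+o(t).
\]
Dividing by $t$, we see that $w$ lies in the closure of the range of $f'(z_1)$, which is closed. So $f'(z_1)$ is onto.

\emph{Step 5: every $f'(z)$ is an isomorphism.} An operator with closed range and finite-dimensional kernel is semi-Fredholm, with index (kernel dimension minus codimension of the range) in $\mathbb Z\cup\{-\infty\}$, and the index is locally constant on the semi-Fredholm operators in the norm topology \cite[Thm.~IV.5.17]{Kato}. The map $z\mapsto f'(z)$ is norm continuous, $U$ is connected, and the index at $z_1$ is $0$. So every $f'(z)$ has index $0$, that is, it is Fredholm of index $0$, and by (a) it is an isomorphism. By the criterion recalled in Section~1, $f$ is biholomorphic.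
\end{proof}

For the maps of Theorem~\ref{thm:counter} this argument breaks down at Step~2. All their derivatives are injective with closed range, so Step~1 applies and the conclusion of Step~3 holds at every point. But no countable family of balls as in Step~1 covers $U$, for otherwise Step~2 would make $f^{-1}$ continuous on a nonempty open set.

\begin{remark}\label{rem:connected}
Connectedness of $U$, used in Step~5, cannot be dropped in Theorem~\ref{thm:positive}(b). Let $E=F=\ell^2$ with first unit vector $e_1$ and open unit ball $B$, let $H=\{x\in\ell^2:x_1=0\}$, and let $S$ be the unilateral shift, an isometry of $\ell^2$ onto $H$. The open sets $U_1=B\setminus H$ and $U_2=3e_1+B$ are disjoint. Define $f(x)=x$ on $U_1$ and $f(3e_1+x)=Sx$ for $x\in B$. Then $f$ is one-to-one and holomorphic from $U_1\cup U_2$ onto $(B\setminus H)\cup(B\cap H)=B$, and all its derivatives are injective with closed range. But on $U_2$ the derivative is $S$, which is not onto.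
\end{remark}

\begin{thebibliography}{9}
\bibitem{Kato} Kato, \emph{Perturbation Theory for Linear Operators}.
\end{thebibliography}

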